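# A genus-one curve without points over a field whose Henselian closures are separably closed

## 1. Dividing the divisor $\sum_g gP$ by $\ell$

Let $K$ be a field, $\ell\ne\operatorname{char}K$ a prime, $K_s$ a separable closure, $G_K=\operatorname{Gal}(K_s/K)$. Let $X$ be a smooth projective geometrically integral curve of genus $1$ over $K$, and let $E=\operatorname{Pic}^0_X$. This is an elliptic curve, and $E(K_s)$ is the group of divisor classes of degree $0$ on $X$ over $K_s$. Suppose that $X$ has no obvious point over $K$, but that it has a point $P\in X(L)$, where $L/K$ is cyclic of degree $\ell$ with group $G$.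

The divisor $\sum_{g\in G}gP$ has degree $\ell$ and is defined over $K$. We divide it by $\ell$. The class $\ell[P]-\sum_g[gP]$ lies in $E(K_s)$, and since $\ell\neq\operatorname{char}K$ it equals $\ell m$ for some $m\in E(K_s)$. The class $[P]-m$ has degree $1$, so by Riemann–Roch it contains exactly one point $Q\in X(K_s)$. Thus
$$\ell[Q]=\sum_{g\in G}[gP]. \tag{1}$$
There are $\ell^2$ such points $Q$, one for each choice of $m$. Put $\eta(\tau)=[\tau Q-Q]$ for $\tau\in G_K$. The right side of (1) is $G_K$-invariant, so $\ell\,\eta(\tau)=0$: the cocycle $\eta$ has values in the finite group $E[\ell]$.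

Now let $v$ be a discrete valuation of $K$ with residue characteristic $\ne\ell$, at which $L/K$ is totally ramified, and suppose for the moment that $X$ has good reduction at $v$. Extend $v$ to $K_s$, with decomposition group $D$ and inertia group $I$. Total ramification means that $I\to G$ is surjective, and $I$ acts trivially on the residue field. So all the points $gP$ have the same reduction $\bar P$, and (1) reduces to $\ell[\bar Q]=\ell[\bar P]$. The $\ell$-torsion of $E$ reduces bijectively, so we can translate $Q$ by an $\ell$-torsion point and obtain $\bar Q=\bar P$. This changes $\eta$ only by a coboundary in $E[\ell]$. For $\tau\in D$ the point $\tau Q$ reduces to the reduction of $\tau P$, which is again $\bar P$. So the torsion class $[\tau Q-Q]$ reduces to $0$, hence is $0$. In short: **where $L$ ramifies totally, $\eta$ vanishes on the whole decomposition group.**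

This is what the construction is for. We want to pass from $K$ to many cyclic extensions $L$ and keep $X(L)=\varnothing$ each time. If $X$ did acquire a point over $L$, the construction would produce an $\eta$ that is locally zero at the places where $L$ ramifies. There will be only finitely many classes that can be $\eta$, and we shall know for each of them a place where it is visibly not zero. If $L$ ramifies at all these places, $X$ cannot have a point over $L$. Section 6 redoes the construction with cocycles, so that only $E$, and not $X$, needs good reduction.

## 2. Fields with separably closed Henselian closures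

**Definition (formally real).** A field $K$ is formally real if $-1$ is not a sum of squares in $K$.

$\mathbb Q$ is formally real. $\mathbb Q(\zeta_3)=\mathbb Q(\sqrt{-3})$ is not: $-1=1+1+(\sqrt{-3})^2$. No field of characteristic $p$ is, since $-1$ is a sum of $p-1$ ones.

**Definition (PAC).** A field $K$ is PAC (pseudo algebraically closed) if every nonempty absolutely irreducible variety defined over $K$ has a $K$-rational point.

Algebraically closed fields are PAC. A formally real field is never PAC, because $x^2+y^2+1=0$ is absolutely irreducible in characteristic $0$ and has no point there.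

**Definition (Henselian closure).** For a valuation $v$ of $K$, a Henselian closure of $(K,v)$ is the decomposition field $K_v^h\subseteq K_s$ of an extension $\tilde v$ of $v$ to $K_s$, that is, the fixed field of $\{\sigma\in G_K:\sigma O_{\tilde v}=O_{\tilde v}\}$. It is Henselian, and it is unique up to $K$-isomorphism. "All Henselian closures of $K$" refers to all nontrivial valuations of $K$; for the trivial valuation one would get $K$ itself, which is not meant.

For $K=\mathbb Q$ with its $3$-adic valuation, $K_v^h$ embeds in $\mathbb Q_3$ (this is (D) in Section 3). It contains $\sqrt7$, because $7\equiv1\bmod 3$ and Hensel's lemma applies. It does not contain $\sqrt3$, which would have value $\frac12$.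

The question is this. *Does there exist an infinite field $K$ of finite transcendence degree over its prime field which is neither finite nor formally real nor PAC, such that all of its Henselian closures are separably closed?*

Small cases show where such a field cannot lie. If $K$ is algebraic over $\mathbb F_p$, every nonzero element is a root of unity, so $K$ has no nontrivial valuation and the condition on Henselian closures is empty. But an infinite such field is PAC (Section 12). If $K$ is a number field, or more generally has a discrete valuation $v$ of rank $1$, then $K_v^h$ embeds in the completion, its value group is $\mathbb Z$, and a uniformizer has no $n$-th root for any $n\ge2$. Choosing $n$ prime to the characteristic, we see that $K_v^h$ is not separably closed. If $K=\overline{\mathbb Q}$, the Henselian closures are fine but $K$ is PAC. So for fields algebraic over $\mathbb Q$ we must look at infinite extensions of $\mathbb Q$ which are locally as large as possible and still miss the points of some variety. They exist.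

**Theorem 1.** Let $K_0=\mathbb Q(\zeta_3)$ and let $X$ be the smooth plane cubic $x^3+2y^3+4z^3=0$. There is an algebraic extension $K/K_0$ such that

1. $X(K)=\varnothing$; in particular $K$ is not PAC;
2. for every nontrivial valuation $w$ of $K$ the Henselian closure $K_w^h$ is separably (= algebraically) closed;
3. $G_K$ is a nontrivial free pro-$3$ group.

This $K$ is infinite, and it is not formally real because $\sqrt{-3}\in K$. So Theorem 1 answers the question: yes, already in transcendence degree $0$.

**Theorem 2.** Let $K_0$ be an infinite finitely generated field, $\ell\ne\operatorname{char}K_0$ a prime, $E/K_0$ an elliptic curve and $0\ne\xi\in H^1(K_0,E)[\ell]$. There is a separable algebraic extension $K/K_0$, with $\mu_\ell\subset K$ and $G_K$ pro-$\ell$, such that $\xi_K\ne0$ in $H^1(K,E)$ and all Henselian closures of $K$ at nontrivial valuations are separably closed. In particular $K$ is not PAC.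

**Corollary 3.** A field as in the question with characteristic $c$ and transcendence degree $r<\infty$ exists if and only if $(c,r)$ is not of the form $(p,0)$ with $p$ prime.

Here and below $H^1(K,E)=H^1(G_K,E(K_s))$, $A[\ell]$ is the $\ell$-torsion of $A$, and $\xi_{K'}$ is the restriction of $\xi$ to $K'$.

## 3. Hensel–Rychlik, density, and maps in cohomology

All algebraic extensions of the base field $K_0$ lie in one separable closure $(K_0)_s$, and values are written additively. Fix a valuation $\tilde w$ of $(K_0)_s$ with decomposition group $D\le G_{K_0}$. For $K_0\subseteq N\subseteq(K_0)_s$ the decomposition group over $N$ is $D\cap G_N$, so the Henselian closure of $(N,\tilde w|_N)$ is the fixed field $N^h$ of $D\cap G_N$. Hence $N\subseteq N'$ implies $N^h\subseteq N'^h$. For an ascending chain, $\bigcap_j(D\cap G_{N_j})=D\cap G_{\bigcup N_j}$, and Galois theory gives $(\bigcup N_j)^h=\bigcup N_j^h$.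

*Hensel–Rychlik.* In a Henselian field with valuation ring $O$, if $f\in O[T]$ and $x\in O$ satisfy $w(f(x))>2w(f'(x))$, then $f$ has a root in $O$. Apply this to $f=T^\ell-u$ at $x=1$, where $f(1)=1-u$ and $f'(1)=\ell$:

(H) if $\ell\ne\operatorname{char}$ and $w(u-1)>2w(\ell)$ in a Henselian field, then $u$ is an $\ell$-th power there.

*Density.*

(D) If $w$ has rank $1$, then $K_w^h$ embeds over $K$, as a valued field, in the completion $\hat K$; in particular $K$ is dense in $K_w^h$.

Indeed $\hat K$ is Henselian, so its valuation extends uniquely to $\hat K_s$. Embed $K_s$ in $\hat K_s$ over $K$. The extensions of $w$ to $K_s$ are conjugate, so we can choose the embedding such that it induces $\tilde w$ on $K_s$. Every element of $G_{\hat K}$ preserves the unique extended valuation, so its restriction to $K_s$ lies in the decomposition group $D$ of $\tilde w$. Therefore $K_w^h=K_s^D\subseteq K_s\cap\hat K$, and $K$ is dense in $\hat K$.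

*Cohomology.* If $N$ is a closed normal subgroup of $\Gamma$ then $0\to H^1(\Gamma/N,A^N)\to H^1(\Gamma,A)\to H^1(N,A)$ is exact (inflation–restriction). In particular inflation is injective, and if $N$ acts trivially on $A$ it starts from $H^1(\Gamma/N,A)$. For an open subgroup of index $n$, corestriction after restriction is multiplication by $n$. So a class killed by $\ell$ which dies in an extension of degree prime to $\ell$ is zero. Multiplication by $\ell$ on $E(K_s)$ is surjective with kernel $E[\ell]$ when $\ell\ne\operatorname{char}K$, which gives the Kummer sequence
$$0\to E(K)/\ell\to H^1(K,E[\ell])\to H^1(K,E)[\ell]\to0. \tag{2}$$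

## 4. Rational points as the vanishing of a class

**Lemma 4.** Let $X$ be a smooth projective geometrically integral curve of genus $1$ over $K$, $E=\operatorname{Pic}^0_X$, $x_0\in X(K_s)$, and $\xi\in H^1(K,E)$ the class of $\tau\mapsto[\tau x_0-x_0]$. For $K\subseteq K'\subseteq K_s$: $X(K')\ne\varnothing\iff\xi_{K'}=0$. If $X$ has a point in a separable extension of degree $\ell$, then $\ell\xi=0$.

*Proof.* If $x_1\in X(K')$, put $c=[x_0-x_1]$. For $\tau\in G_{K'}$ we have $\tau x_1=x_1$, so $[\tau x_0-x_0]=\tau c-c$ and $\xi_{K'}=0$. Conversely, let $[\tau x_0-x_0]=\tau c-c$ for all $\tau\in G_{K'}$. Then the degree-$1$ class $[x_0]-c$ is $G_{K'}$-invariant. By Riemann–Roch it contains a unique effective divisor over $K_s$. An effective divisor of degree $1$ is a point of $X(K_s)$, and by uniqueness this point is $G_{K'}$-invariant, so it lies in $X(K')$. If $X$ has a point over $K'$ of degree $\ell$, then $\xi_{K'}=0$, and corestriction gives $\ell\xi=0$. $\square$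

The class $\xi$ does not depend on $x_0$: replacing $x_0$ by $Q$ changes the cocycle by the coboundary of $[Q-x_0]$. So the $\eta$ of Section 1, read in $E(K_s)$, is a cocycle for $\xi$. In other words, $\eta$ is a lift of $\xi$ along (2).

## 5. The cubic $x^3+2y^3+4z^3=0$ when cube roots are adjoined

Let $K_0=\mathbb Q(\zeta_3)$, $\ell=3$. The prime $2$ is inert in $K_0$, because $T^2+T+1$ is irreducible mod $2$. Let $v$ be the valuation with $v(2)=1$. For $(x,y,z)\ne0$ the nonzero terms among $x^3,2y^3,4z^3$ have values in different classes mod $3$, so their sum has the smallest of these values and is not $0$. Hence $X(K_0)=\varnothing$, and the same holds over the completion at $v$. On the other hand $(-\sqrt[3]2:1:0)\in X(K_0(\sqrt[3]2))$. By Lemma 4 the class of $X$ is a nonzero element $\xi\in H^1(K_0,E)[3]$.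

To make Henselian closures large we must make every $a\in K^\times$ a cube in every $K_w^h$. The crude way is to adjoin $\sqrt[3]a$. For $a=2$ this gives $X$ a point at once. But we need $a$ to be a cube only locally at $v$, so we may adjoin $\sqrt[3]d$ for any $d$ which is $v$-adically close to $a$, and use the freedom in $d$ to keep $X$ without points.

The sensible way to protect $X$ is to keep a place at which $X$ has no local point. Here is this in action.

*Example.* $X(\mathbb Q_3)=\varnothing$: for primitive $(x,y,z)\in\mathbb Z_3^3$ the cubes are $a,b,c\in\{0,\pm1\}$ mod $9$, and $|a+2b+4c|\le7$, so a solution forces $a+2b+4c=0$ in $\mathbb Z$. Then $a$ is even, so $a=0$; then $b=-2c$ forces $b=c=0$, so $x,y,z$ are all divisible by $3$, a contradiction. By Lemma 4 and corestriction from the quadratic extension, $X(\mathbb Q_3(\zeta_3))=\varnothing$ as well, since the class of $X$ over $\mathbb Q_3$ is killed by $3$ (if $2$ is not a cube in $\mathbb Q_3$, then $X$ has a point in the cubic extension $\mathbb Q_3(\sqrt[3]2)$; and $2$ is not a cube, since cubes of units are $\pm1$ mod $9$). Now make $2$ a cube above the place $2$ by adjoining $\sqrt[3]{10}$.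 Since $v(5-1)=2>0=2v(3)$, (H) shows that $5=10/2$ is a cube in $(K_0)_v^h$, so $2=10/5$ becomes a cube in every Henselian closure of $L=K_0(\sqrt[3]{10})$ above $2$. And $10$ is a cube in $\mathbb Q_3$: with $f=T^3-10$ we have $f(4)=54$, of value $3$, and $f'(4)=48$, of value $1$, and $3>2$. So $L$ embeds in $\mathbb Q_3(\zeta_3)$, and $X(L)=\varnothing$.

This protection by a local obstruction breaks down after the very next task, namely to make $2$ a cube above $3$ as well. Suppose $L/K_0$ is a finite extension such that $2$ is a cube in all Henselian closures of $L$ above $2$ and above $3$. Then $(-\sqrt[3]2:1:0)$ is a point of $X$ over each of these. At a place above a prime not dividing $6$, the partial derivatives $3x^2,6y^2,12z^2$ show that the cubic stays smooth; its reduction is a curve of genus $1$ over a finite field, has a point by the Hasse–Weil bound, and the point lifts to the Henselian closure. So $X$ has points everywhere locally. No place of $L$ detects that $\xi_L\ne0$, if it is nonzero at all; for $L=K_0(\sqrt[3]2)$ it is zero. And this loss is unavoidable, since in the field $K$ that we want $X$ has a point in every $K_w^h$.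

What survives is the finer information in $H^1(K,E[\ell])$. A nonzero class $\eta$ there is always detected at infinitely many places, even if its image $\xi$ is locally zero everywhere. The difficulty is that $\xi$ has many lifts $\eta$. Two facts repair this: over a number field there are finitely many lifts, because $E(K)/\ell$ is finite; and if $\xi_L=0$, the construction of Section 1 singles out one lift which is locally zero wherever it is unramified and $L$ is totally ramified.

## 6. A lift that vanishes where $L$ ramifies

**Lemma 5.** Let $K$ be a field, $\ell\neq\operatorname{char}K$ a prime, $E/K$ an elliptic curve, $L/K$ a cyclic extension of degree $\ell$ with group $G$, and $\xi\in H^1(K,E)[\ell]$ with $\xi_L=0$. Then $\xi$ has a lift $\eta\in H^1(K,E[\ell])$ with the following property. If $v$ is a discrete valuation of $K$, with decomposition and inertia groups $D\supseteq I$ in $G_K$ (for an extension $\tilde v$ to $K_s$), such that (a) $E$ has good reduction at $v$, (b) the residue characteristic is $\ne\ell$, (c) $L/K$ is totally ramified at $v$, (d) $\eta|_I=0$, then $\eta|_D=0$.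

*Proof.* **Step 1: construct $\eta$, without reference to any $v$.** By inflation–restriction, $\xi$ is represented by $\tau\mapsto c(\bar\tau)$, where $c:G\to E(L)$ is a cocycle and $\bar\tau$ is the image of $\tau$ in $G$. Put $s=-\sum_{g\in G}c(g)$. (In Section 1, $c(g)=[gP-P]$ and $s=\ell[P]-\sum_g[gP]$.) From $c(\bar\tau g)=c(\bar\tau)+\tau c(g)$ we get
$$\tau s=-\sum_g\bigl(c(\bar\tau g)-c(\bar\tau)\bigr)=s+\ell c(\bar\tau). \tag{3}$$
Since $\ell\ne\operatorname{char}K$, choose $m\in E(K_s)$ with $\ell m=s$ and set
$$\eta(\tau)=c(\bar\tau)-(\tau m-m). \tag{4}$$
This is a cocycle, it is cohomologous to $\xi$ in $E(K_s)$, and $\ell\eta(\tau)=\ell c(\bar\tau)-(\tau s-s)=0$ by (3). So it defines a lift of $\xi$.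

**Step 2: set up reduction at $v$, to compare points with their images over the residue field.** Let $\mathcal E$ be the elliptic curve over $O_v$ extending $E$, and $\tilde O,\tilde\kappa$ the valuation ring and residue field of $\tilde v$. By the valuative criterion of properness $E(K_s)=\mathcal E(\tilde O)$, which gives a $D$-equivariant homomorphism $\mathrm{red}:E(K_s)\to\mathcal E(\tilde\kappa)$. The group $I$ acts trivially on $\tilde\kappa$. By (b), $\mathcal E[\ell]$ is finite étale over $O_v$. Two sections over the local ring $\tilde O$ of a finite étale scheme agree on an open and closed subset of $\operatorname{Spec}\tilde O$; if they agree at the closed point they are equal. So $\mathrm{red}$ is injective on $E[\ell]$. This group has $\ell^2$ elements and $\mathcal E(\tilde\kappa)[\ell]$ has at most $\ell^2$, so $\mathrm{red}$ maps $E[\ell]$ bijectively onto $\mathcal E(\tilde\kappa)[\ell]$. For $\tau\in I$ and $t\in E[\ell]$ we have $\mathrm{red}(\tau t)=\tau\,\mathrm{red}(t)=\mathrm{red}(t)$, hence $\tau t=t$: the group $I$ acts trivially on $E[\ell]$.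

**Step 3: show that $c$ reduces to zero.** Since $I$ acts trivially on $E[\ell]$, there are no nonzero coboundaries on $I$, so (d) says that the cocycle $\eta$ itself vanishes on $I$. By (4), $c(\bar\tau)=\tau m-m$ for $\tau\in I$, and so $\mathrm{red}\,c(\bar\tau)=\tau\,\mathrm{red}\,m-\mathrm{red}\,m=0$. By (c), $I\to G$ is surjective. Thus $\mathrm{red}\,c(g)=0$ for all $g\in G$.

**Step 4: correct $m$ by torsion so that it reduces to zero too.** We have $\ell\,\mathrm{red}(m)=\mathrm{red}(s)=-\sum_g\mathrm{red}\,c(g)=0$. By Step 2 there is $t\in E[\ell]$ with $\mathrm{red}\,t=\mathrm{red}\,m$. Put $m'=m-t$ and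
$$\eta'(\tau)=c(\bar\tau)-(\tau m'-m')=\eta(\tau)+(\tau t-t),$$
a cocycle cohomologous to $\eta$ in $E[\ell]$. For $\tau\in D$, Step 3 and $\mathrm{red}\,m'=0$ give $\mathrm{red}\,\eta'(\tau)=0$. As $\eta'(\tau)\in E[\ell]$, injectivity gives $\eta'(\tau)=0$. So $\eta|_D=0$. $\square$

To contradict Lemma 5 we need a place where a given nonzero $\eta$ is unramified and nonzero. An unramified decomposition group acts through a cyclic group, so we must detect $\eta$ on cyclic subgroups. That is possible because $E[\ell]$ has dimension $2$.

**Lemma 6.** Let $\Gamma$ be a finite group acting linearly on a $2$-dimensional $\mathbb F_\ell$-space $V$, and let $0\ne h\in H^1(\Gamma,V)$. Then $h|_{\langle\gamma\rangle}\ne0$ for some $\gamma\in\Gamma$.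

*Proof.* Suppose that all these restrictions vanish.

**Step 1: reduce to a faithful action.** Let $\Delta$ be the kernel of the action. Then $h|_\Delta\in\operatorname{Hom}(\Delta,V)$ vanishes on every cyclic subgroup, so it is $0$, and $h$ is inflated from some $h'\in H^1(\Gamma/\Delta,V)$. For $g'\in\Gamma/\Delta$ with lift $\gamma$, the kernel of $\langle\gamma\rangle\to\langle g'\rangle$ acts trivially on $V$, so the inflation $H^1(\langle g'\rangle,V)\to H^1(\langle\gamma\rangle,V)$ is injective. It maps $h'|_{\langle g'\rangle}$ to $h|_{\langle\gamma\rangle}=0$. So $h'$ vanishes on all cyclic subgroups.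

**Step 2: use the Sylow subgroup.** The order of $GL_2(\mathbb F_\ell)$ is $\ell(\ell-1)^2(\ell+1)$, so a Sylow $\ell$-subgroup of $\Gamma/\Delta\le GL_2(\mathbb F_\ell)$ has order dividing $\ell$ and is cyclic. Thus $h'$ vanishes on it. Its index is prime to $\ell$ and $\ell h'=0$, so corestriction gives $h'=0$ and $h=0$, a contradiction. $\square$

## 7. A cyclic extension of a number field that keeps $\xi$ alive

**Proposition 7.** Let $K$ be a number field, $\ell$ a prime, $\mu_\ell\subset K$, $E/K$ an elliptic curve, $0\ne\xi\in H^1(K,E)[\ell]$, $S$ a finite set of finite places of $K$, $a\in K^\times$. There is a cyclic extension $L/K$ of degree $\ell$ such that $\xi_L\ne0$ and, for every place $w$ of $L$ above a place of $S$, $a$ is an $\ell$-th power in $L_w^h$.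

*Proof.* **Step 1: the lifts form a finite set without $0$.** Let $F\subset H^1(K,E[\ell])$ be the set of all lifts of $\xi$. By (2) it is a coset of $E(K)/\ell$, which is finite by the Mordell–Weil theorem. So $F$ is finite and nonempty, and $0\notin F$ since $\xi\ne0$.

**Step 2: for each lift, find a place that sees it.** Let $\eta\in F$. A continuous cocycle representing $\eta$ is locally constant, so there is a finite Galois extension $M/K$ with $E[\ell]\subset E(M)$ such that $\eta$ is inflated from some $h\in H^1(\operatorname{Gal}(M/K),E[\ell])$; and $h\ne0$. By Lemma 6 there is $\gamma$ with $h|_{\langle\gamma\rangle}\ne0$. By Chebotarev there are infinitely many places $q$ of $K$, unramified in $M$, with a place of $M$ above $q$ having Frobenius $\gamma$. Discarding finitely many, we take $q\notin S$, $q\nmid\ell$, with $E$ of good reduction at $q$. For a suitable extension of $q$ to $K_s$, the decomposition group $D_q$ maps onto $\langle\gamma\rangle\le\operatorname{Gal}(M/K)$ and the inertia group $I_q$ maps to $1$. Hence $\eta|_{I_q}=0$. Moreover $\eta|_{D_q}$ is the inflation of $h|_{\langle\gamma\rangle}$ along $D_q\twoheadrightarrow\langle\gamma\rangle$.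 The kernel of this map fixes $M$, so it acts trivially on $E[\ell]$, inflation is injective, and $\eta|_{D_q}\neq0$. Choose such places $q_\eta$, $\eta\in F$, pairwise distinct.

**Step 3: choose $L$ close to $K(\sqrt[\ell]a)$ on $S$ and ramified at every $q_\eta$.** By weak approximation there is $d\in K^\times$ with $v(d/a-1)>2v(\ell)$ for $v\in S$ and $q_\eta(d)=1$ for $\eta\in F$. Let $L=K(\sqrt[\ell]d)$. Since $\mu_\ell\subset K$ and $q_\eta(d)=1$, it is cyclic of degree $\ell$ and totally ramified at each $q_\eta$.

**Step 4: check the two claims.** If $\xi_L=0$, let $\eta\in F$ be the lift given by Lemma 5. Conditions (a)–(d) hold at $q_\eta$, so $\eta|_{D_{q_\eta}}=0$, which contradicts Step 2. Hence $\xi_L\ne0$. If $w$ lies above $v\in S$, then $d/a$ is an $\ell$-th power in $K_v^h\subseteq L_w^h$ by (H), and $d$ is an $\ell$-th power in $L$. So $a$ is an $\ell$-th power in $L_w^h$. $\square$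

The order of choices matters. The lift that Lemma 5 produces depends on $L$, and $L$ depends on the places; that is why one prepares a place for *every* lift before choosing $L$.

## 8. The tower over $\mathbb Q(\zeta_3)$

We prove parts 1 and 2 of Theorem 1. Let $\ell=3$, $K_0=\mathbb Q(\zeta_3)$, $E=\operatorname{Pic}^0_X$, and $0\ne\xi\in H^1(K_0,E)[3]$ the class of $X$, as in Section 5.

**Step 1: the tower.** We build finite extensions $K_0\subseteq K_1\subseteq K_2\subseteq\cdots$ with $\xi_{K_n}\ne0$. The *tasks of level $i$* are

- (α) a monic separable $f\in K_i[T]$ of degree prime to $\ell$;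
- (β) a pair $(v,a)$, with $v$ a finite place of $K_i$ and $a\in K_i^\times$.

There are countably many. Once $K_i$ is constructed, list its tasks as $\mathcal T_{i,0},\mathcal T_{i,1},\dots$. Fix a bijection $j\mapsto(i(j),k(j))$ from $\mathbb N$ to $\mathbb N\times\mathbb N$ with $i(j)\le j$; enumerating along the diagonals $i+k=0,1,2,\dots$ does it. In passing from $K_j$ to $K_{j+1}$ we treat $\mathcal T_{i(j),k(j)}$. It is available because $i(j)\le j$, and every task of every level is treated at some stage.

*Treating (α).* The degrees of the irreducible factors of $f$ over $K_j$ add up to $\deg f$, so one of them is prime to $\ell$. Let $K_{j+1}$ arise from $K_j$ by adjoining a root of that factor. If $\xi_{K_{j+1}}=0$, corestriction gives $[K_{j+1}:K_j]\,\xi_{K_j}=0$; with $\ell\xi_{K_j}=0$ this yields $\xi_{K_j}=0$, a contradiction.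

*Treating (β).* Apply Proposition 7 to $K_j$, $\xi_{K_j}$, $a$, and the set $S$ of places of $K_j$ above $v$, and let $K_{j+1}=L$.

Put $K=\bigcup K_n$.

**Step 2: $X(K)=\varnothing$.** A point of $X(K)$ would lie in some $X(K_n)$, which is empty by Lemma 4. So $K$ is not PAC. This is part 1.

**Step 3: $G_K$ is pro-$\ell$; the tasks (α) are for this.** Let $K(\theta)/K$ be a finite separable extension of degree $n$ prime to $\ell$. The minimal polynomial of $\theta$ over $K$ lies in some $K_i[T]$ and is a task (α), so it has a root in $K$. Being irreducible over $K$, it has degree $1$, so $n=1$. The fixed field of a Sylow $\ell$-subgroup of $G_K$ is a union of finite extensions of degree prime to $\ell$, hence equals $K$.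

**Step 4: global elements become local $\ell$-th powers; the tasks (β) are for this.** Let $w$ be a nontrivial valuation of $K$, extended to $\tilde w$ on $\overline{\mathbb Q}$. As $K/K_i$ is algebraic, $w|_{K_i}$ is nontrivial, hence comes from a finite place $v_i$; so $w$ has rank $1$. Let $a\in K^\times$, say $a\in K_i$. The task $(v_i,a)$ was treated at some stage $j\ge i$. The place of $K_{j+1}$ induced by $w$ lies above $v_i$, so $a$ is an $\ell$-th power in $K_{j+1}^h\subseteq K_w^h$. Thus
$$K^\times\subseteq(K_w^{h\times})^\ell. \tag{5}$$

**Step 5: from (5) to $K_w^h=K_s$.** We state this for later use over arbitrary base fields.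

**Lemma 8.** Let $\ell\ne\operatorname{char}K$, $\mu_\ell\subset K$, $G_K$ pro-$\ell$, and let $w$ be a valuation of $K$ of rank $1$ such that (5) holds. Then $K_w^h=K_s$.

*Proof.* Let $b\in K_w^{h\times}$. By (D) there is $a\in K^\times$ with $w(a/b-1)>2w(\ell)$. By (H), $a/b$ is an $\ell$-th power in $K_w^h$, and by (5) so is $a$; hence so is $b$. By Kummer theory $K_w^h$ has no cyclic extension of degree $\ell$. Its absolute Galois group is a closed subgroup of the pro-$\ell$ group $G_K$, and a nontrivial pro-$\ell$ group has an open normal subgroup of index $\ell$. So this group is trivial. $\square$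

This proves part 2 of Theorem 1.

## 9. Brauer classes and the freeness of $G_K$

We prove part 3 of Theorem 1, with $K=\bigcup K_n$ from Section 8. The group $G_K$ is nontrivial, because $X(K)=\varnothing\neq X(\overline{\mathbb Q})$.

**Step 1: translate freeness into Brauer groups.** A pro-$\ell$ group $G$ is free if and only if $\operatorname{cd}G\le1$, if and only if $H^2(G,\mathbb Z/\ell)=0$ (Serre, *Galois Cohomology*, I.4.1–4.2). As $\mu_\ell\subset K$, $H^2(G_K,\mathbb Z/\ell)\cong H^2(K,\mu_\ell)=\operatorname{Br}(K)[\ell]$, and $H^2(K,\mu_\ell)=\varinjlim H^2(K_n,\mu_\ell)$. So it suffices that every $\alpha\in\operatorname{Br}(K_i)[\ell]$ becomes $0$ in some $\operatorname{Br}(K_j)$.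

**Step 2: make $\alpha$ locally trivial at a finite stage.** For $j\ge i$ let $Z_j$ be the set of finite places of $K_j$ at whose completion $\alpha$ is nonzero. It is finite, because a Brauer class over a number field is zero at almost all places. If $\alpha$ is nonzero at a place of $K_{j+1}$, it is nonzero at the place of $K_j$ below, so the $Z_j$ form an inverse system under restriction. Suppose all $Z_j$ were nonempty. Then $\varprojlim Z_j\ne\varnothing$, as an inverse limit of nonempty finite sets. An element of it is a nontrivial valuation $w$ of $K$ such that $\alpha\ne0$ in the completion of $K_j$ at $w|_{K_j}$, for all $j\ge i$. By (D) this completion contains $K_j^h$, so $\alpha\ne0$ in $\operatorname{Br}(K_j^h)$ for all $j\ge i$. Then $\alpha\ne0$ in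
$$\varinjlim\operatorname{Br}(K_j^h)=\operatorname{Br}\Bigl(\bigcup_jK_j^h\Bigr)=\operatorname{Br}(K_w^h)=\operatorname{Br}(\overline{\mathbb Q})=0,$$
which is absurd. So $Z_j=\varnothing$ for some $j$.

**Step 3: local triviality implies triviality.** Since $\zeta_3\in K_j$, the field $K_j$ has no real places. So $\alpha_{K_j}$ is zero at all places, and the Albert–Brauer–Hasse–Noether theorem gives $\alpha_{K_j}=0$. This completes the proof of Theorem 1. $\square$

## 10. Finitely generated fields: from closed points to discrete valuations

Over a finitely generated field $K$ of higher dimension the proof of Proposition 7 meets two obstacles. First, Chebotarev's theorem gives closed points of a model of $K$, whereas Lemma 5 needs discrete valuations, that is, points of codimension $1$. We shall pass a regular hypersurface germ through the closed point, and check that the Frobenius survives at its generic point.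

*Example.* Let $R=\mathbb Z[\frac12,t,\frac1t]$ and $M=\mathbb Q(t)(\sqrt t)$; then $R[\sqrt t]$ is étale over $R$, as the discriminant $4t$ is a unit. The closed point $(3,t-2)$ has nontrivial Frobenius, since $2$ is not a square mod $3$. Both $3$ and $t-2$ are local equations of regular hypersurfaces through this point. The residue fields of the primes $(3)$ and $(t-2)$ are $\mathbb F_3(t)$ and $\mathbb Q$. In the first $t$ is not a square, and in the second the image $2$ of $t$ is not a square. So both primes are inert in $M$, as the closed point is.

Second, weak approximation controls finitely many valuations, but in higher dimension the valuations over one given prime of a ring $B$ need not be finite in number. We replace it by an explicit unit: if $m$ lies in the given primes and $e$ does not, then $u=e/(e+\ell^2m)$ is close to $1$ at all those valuations simultaneously, and it has the zeros of $e$ wherever $\ell$ and $m$ are units.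

**Proposition 9.** Let $K$ be an infinite finitely generated field, $\ell\neq\operatorname{char}K$ a prime, $\mu_\ell\subset K$, $E/K$ an elliptic curve, $0\ne\xi\in H^1(K,E)[\ell]$. Let $B\subset K$ be a finitely generated $\mathbb Z$-subalgebra with quotient field $K$, $\mathcal P$ a finite nonempty set of nonzero primes of $B$, $a\in K^\times$. There is a cyclic extension $L/K$ of degree $\ell$ such that $\xi_L\ne0$ and, for every valuation $w$ of $L$ with $B\subseteq O_w$ and $\mathfrak m_w\cap B\in\mathcal P$, $a$ is an $\ell$-th power in $L_w^h$.

*Proof.* **Step 1: lifts and group elements that detect them.** The group $E(K)$ is finitely generated (Mordell–Weil–Lang–Néron). So, as in Proposition 7, the set $F=\{\eta_1,\dots,\eta_r\}$ of lifts of $\xi$ to $H^1(K,E[\ell])$ is finite and nonempty, and $0\notin F$. Choose a finite Galois extension $M/K$ with group $\Gamma$ and $E[\ell]\subset E(M)$, such that every $\eta_k$ is inflated from some $0\ne h_k\in H^1(\Gamma,E[\ell])$. By Lemma 6 pick $\gamma_k\in\Gamma$ with $h_k|_{\langle\gamma_k\rangle}\ne0$.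

**Step 2: a good model of $K$.** The product of the $P\in\mathcal P$ is a nonzero ideal, so we can choose $0\ne m\in\bigcap_{P\in\mathcal P}P$. We choose $0\ne b\in B$ such that $R=B[1/b]$ has these properties: $R$ is regular; $\ell,m,a\in R^\times$; $E$ extends to an elliptic curve over $R$; and the integral closure $R_M$ of $R$ in $M$ is finite étale over $R$. Each property is reached by inverting one nonzero element, and is kept when more is inverted. Regularity: the regular locus of a finitely generated $\mathbb Z$-domain is open and nonempty. Units: invert $\ell$, $m$, and a numerator and denominator of $a$. The curve: invert denominators of the coefficients of a Weierstrass equation and its discriminant. The étale property: once $R$ is regular, hence normal, write $M=K(\theta)$ with $\theta$ integral over $R$ and minimal polynomial $f\in R[T]$, and invert the discriminant of $f$. Then $R[\theta]=R[T]/(f)$ is finite étale over the normal ring $R$, hence normal, hence equal to $R_M$.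

We record some facts. $R$ is not a field, because a finitely generated $\mathbb Z$-algebra which is a field is finite, while $\operatorname{Quot}R=K$ is infinite. The same holds for $R[1/f]$ with $0\neq f\in R$. Rings finitely generated over $\mathbb Z$ are Jacobson, so maximal ideals of $R$ contract to maximal ideals of $B$, and maximal ideals of $R[1/f]$ contract to maximal ideals of $R$. Finally $\Gamma$ acts on $R_M$ with $R_M^\Gamma=R$, since $R$ is normal.

**Step 3: for $k=1,\dots,r$, choose a closed point and a hypersurface germ through it.** Suppose that for $j<k$ we have constructed $t_j\in B$ and a prime $\mathfrak q_j$ of $R$ with $t_j\ne0$ and $t_j\in p_j:=\mathfrak q_j\cap B$. By Chebotarev's theorem for schemes of finite type over $\mathbb Z$ (Serre, *Zeta and $L$ functions*, Thm. 7), applied over $R[1/(t_1\cdots t_{k-1})]$, there are a maximal ideal $\mathfrak m_{x_k}$ of $R$ containing none of $t_1,\dots,t_{k-1}$ and a maximal ideal $\mathfrak m'$ of $R_M$ above it with Frobenius $\gamma_k$. In particular $\gamma_k\mathfrak m'=\mathfrak m'$. Write $R_{x_k}$ for the localization of $R$ at $\mathfrak m_{x_k}$, and let $n=\mathfrak m_{x_k}\cap B$,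 a maximal ideal of $B$. As $R$ is a localization of $B$, $nR=\mathfrak m_{x_k}$. Then:

- $n\not\subseteq P$ for $P\in\mathcal P$; otherwise $P=n$ by maximality and $m\in P=n\subseteq\mathfrak m_{x_k}$, but $m\in R^\times$;
- $n\not\subseteq p_j$ for $j<k$; otherwise $t_j\in p_j=n\subseteq\mathfrak m_{x_k}$, which was excluded;
- $n\not\subseteq\mathfrak m_{x_k}^2$; otherwise $\mathfrak m_{x_k}=nR\subseteq\mathfrak m_{x_k}^2$, so the maximal ideal of $R_{x_k}$ equals its square and is $0$ by Nakayama, so $\mathfrak m_{x_k}=0$ as $R$ is a domain, and $R$ would be a field.

Among the ideals $P$, $p_j$, $\mathfrak m_{x_k}^2\cap B$ of $B$ at most one is not prime. So prime avoidance gives $t_k\in n$ lying in none of the $P\in\mathcal P$, in none of the $p_j$ $(j<k)$, and not in $\mathfrak m_{x_k}^2$. In particular $t_k\ne0$.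

**Step 4: read off a discrete valuation $q_k$.** Since $\mathfrak m_{x_k}^2$ is $\mathfrak m_{x_k}$-primary, $t_k\notin\mathfrak m_{x_k}^2R_{x_k}$. So $t_k$ is part of a regular system of parameters of the regular local ring $R_{x_k}$. Hence $R_{x_k}/t_k$ is regular local, so a domain, and $t_kR_{x_k}$ is prime, of height $1$. Put $\mathfrak q_k=t_kR_{x_k}\cap R$. Then $R_{\mathfrak q_k}$ is the localization of $R_{x_k}$ at $t_kR_{x_k}$, a discrete valuation ring with uniformizer $t_k$. Let $q_k$ be its normalized valuation. Clearly $t_k\in p_k=\mathfrak q_k\cap B$, so the construction continues. We have $q_k(t_k)=1$. For $j<k$, $q_j(t_k)=0$ because $t_k\notin p_j$, and $q_k(t_j)=0$ because $t_j\notin\mathfrak m_{x_k}\supseteq\mathfrak q_k$.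

**Step 5: $\eta_k$ is unramified at $q_k$, and $\eta_k|_{D_{q_k}}\ne0$ for a suitable extension of $q_k$ to $K_s$.** Since $R_M/R$ is étale, $M/K$ is unramified at $\mathfrak q_k$. So inertia maps trivially to $\Gamma$, and $\eta_k$, being inflated from $\Gamma$, vanishes on it.

For the second claim we show that $\gamma_k$ fixes a prime of $R_M$ over $\mathfrak q_k$. Put $A=R_{x_k}/t_k$, a regular local ring whose quotient field is the residue field of $\mathfrak q_k$. The ring $R_{M,\mathfrak m'}/t_k$ is a local ring of the étale $A$-algebra $R_M\otimes_RA$, and it is nonzero because $t_k\in\mathfrak m_{x_k}\subseteq\mathfrak m'$. So it is regular local, hence a domain. It is flat and local over $A$, so faithfully flat, and its fibre over the generic point of $\operatorname{Spec}A$ is nonzero. This fibre is a localization of a domain, hence a domain; it is also a localization of the finite $\operatorname{Quot}(A)$-algebra $R_M\otimes_R\operatorname{Quot}(A)$, hence Artinian. An Artinian domain is a field. The primes of this fibre are the primes of $R_M$ contained in $\mathfrak m'$ and lying over $\mathfrak q_k$. So there is exactly one such prime $\mathfrak Q$.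 As $\gamma_k\mathfrak m'=\mathfrak m'$ and $\gamma_k$ fixes $R$, the prime $\gamma_k\mathfrak Q$ also lies in $\mathfrak m'$ and over $\mathfrak q_k$. Hence $\gamma_k\mathfrak Q=\mathfrak Q$.

The extensions of $q_k$ to $M$ correspond to the primes of $R_M$ over $\mathfrak q_k$. Take an extension of $q_k$ to $K_s$ lying over $\mathfrak Q$. Its decomposition group $D_{q_k}$ maps onto the stabilizer $\Gamma_{\mathfrak Q}$, which contains $\gamma_k$. Since $h_k|_{\langle\gamma_k\rangle}\ne0$, we have $h_k|_{\Gamma_{\mathfrak Q}}\ne0$. Now $\eta_k|_{D_{q_k}}$ is its inflation along $D_{q_k}\twoheadrightarrow\Gamma_{\mathfrak Q}$, whose kernel acts trivially on $E[\ell]$. So inflation is injective and $\eta_k|_{D_{q_k}}\ne0$.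

**Step 6: choose $L$.** Let $e=t_1\cdots t_r\in B$. Then $e\notin P$ for all $P\in\mathcal P$, and $q_k(e)=1$ for all $k$ by Step 4. Put
$$u=\frac{e}{e+\ell^2m},\qquad d=au,\qquad L=K(\sqrt[\ell]d). \tag{6}$$
For $P\in\mathcal P$ we have $m\in P$ and $e\notin P$, so $e+\ell^2m\notin P$; in particular it is nonzero. Since $\ell,m\in R^\times$ and $q_k(e)=1$, we have $q_k(e+\ell^2m)=0$; since $a\in R^\times$, $q_k(d)=1$ for all $k$. So $L/K$ is cyclic of degree $\ell$ and totally ramified at each $q_k$.

**Step 7: $\xi_L\ne0$.** If $\xi_L=0$, Lemma 5 gives a lift $\eta_k\in F$ of $\xi$. At $q_k$ condition (a) holds because $E$ extends to an elliptic curve over $R\subseteq R_{\mathfrak q_k}$, (b) because $\ell\in R^\times$, (c) by Step 6, (d) by Step 5. So $\eta_k|_{D_{q_k}}=0$, contradicting Step 5.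

**Step 8: $a$ is locally an $\ell$-th power.** Let $w$ be a valuation of $L$ with $B\subseteq O_w$ and $\mathfrak m_w\cap B=P\in\mathcal P$. Then $w(e+\ell^2m)=0$ and $w(m)>0$. As $u-1=-\ell^2m/(e+\ell^2m)$, we get $w(u-1)=2w(\ell)+w(m)>2w(\ell)$. By (H), $u$ is an $\ell$-th power in $L_w^h$; $d$ is one in $L$; hence $a=d/u$ is one in $L_w^h$. $\square$

## 11. The tower over a finitely generated field

*Proof of Theorem 2.* **Step 1: adjoin $\mu_\ell$.** The extension $K_0(\mu_\ell)/K_0$ is separable of degree prime to $\ell$, so $\xi$ stays nonzero by corestriction. We replace $K_0$ by $K_0(\mu_\ell)$.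

**Step 2: the tower.** Construct $K_0\subseteq K_1\subseteq\cdots$, finite separable, with $\xi_{K_n}\ne0$, with the bookkeeping of Section 8. The tasks (α) are the same and are treated in the same way; the extensions they give are separable because $f$ is. The tasks (β) of level $i$ are now triples $(B,P,a)$ with $B\subset K_i$ a finitely generated subring with quotient field $K_i$, $P\neq0$ a prime of $B$, and $a\in K_i^\times$. There are countably many, since $K_i$ is countable and both $B$ and $P$ are given by finitely many elements.

To treat $(B,P,a)$ at stage $j\ge i$, write $K_j=K_i(\theta)$; after multiplying $\theta$ by a nonzero element of $B$ we may take it integral over $B$. Put $B'=B[\theta]$, a finite $B$-module with quotient field $K_j$. The set $\mathcal P$ of primes of $B'$ above $P$ is finite and nonempty, and its members are nonzero because they contract to $P\ne0$. Apply Proposition 9 to $(K_j,B',\mathcal P,a)$ and let $K_{j+1}=L$, which is separable over $K_j$ as $\ell\neq\operatorname{char}K_0$. If $w$ is a valuation of $K_{j+1}$ with $B\subseteq O_w$ and $\mathfrak m_w\cap B=P$, then $B'\subseteq O_w$, since $B'$ is integral over $B$, and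 $\mathfrak m_w\cap B'\in\mathcal P$. So $a$ is an $\ell$-th power in $(K_{j+1})_w^h$.

Let $K=\bigcup K_n$. Then $\xi_K\ne0$ because $H^1(K,E)=\varinjlim H^1(K_n,E)$, and $G_K$ is pro-$\ell$ by Step 3 of Section 8. Let $w$ be a nontrivial valuation of $K$, with extension $\tilde w$ to $K_s$.

**Step 3: reduce to rank $1$, as Lemma 8 requires.** Since $K$ has finite transcendence degree over its prime field, $w$ has finite rank (Abhyankar's inequality). So $w$ has a coarsening $w_1$ of rank $1$. Overrings of a valuation ring correspond to convex subgroups of the value group. Since $K_s/K$ is algebraic, the value group $\Gamma_{\tilde w}$ is torsion over $\Gamma_w$. So a convex subgroup $H$ of $\Gamma_{\tilde w}$ consists of the elements having a positive multiple in $H\cap\Gamma_w$, and conversely each convex subgroup of $\Gamma_w$ is the intersection of its convex hull with $\Gamma_w$. Thus the overrings of $O_{\tilde w}$ correspond bijectively, by intersection with $K$, to those of $O_w$. Let $\tilde w_1$ be the coarsening of $\tilde w$ over $w_1$. If $\sigma\in G_K$ satisfies $\sigma O_{\tilde w}=O_{\tilde w}$, then $\sigma O_{\tilde w_1}$ is an overring of $O_{\tilde w}$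 with the same intersection with $K$ as $O_{\tilde w_1}$, so $\sigma O_{\tilde w_1}=O_{\tilde w_1}$. Thus the decomposition group of $\tilde w$ is contained in that of $\tilde w_1$, and $K_{w_1}^h\subseteq K_w^h$. If $K_{w_1}^h=K_s$ then $K_w^h=K_s$. So we may assume that $w$ has rank $1$.

**Step 4: find the task that handles $w$ and $a$.** Let $a\in K^\times$, say $a\in K_i$. Choose nonzero field generators $x_1,\dots,x_N$ of $K_i$, and replace $x_\nu$ by $x_\nu^{-1}$ when $w(x_\nu)<0$. Put $B=\mathbb Z[x_1,\dots,x_N]\subseteq O_w$, with $\mathbb Z$ denoting the prime ring, and $P=\mathfrak m_w\cap B$. If $P$ were $0$, all nonzero elements of $B$ would have value $0$, so $w$ would be trivial on $K_i=\operatorname{Quot}(B)$ and hence on the algebraic extension $K$. So $P\ne0$. The task $(B,P,a)$ was treated at some stage $j$, so $a$ is an $\ell$-th power in $K_{j+1}^h\subseteq K_w^h$. Hence (5) holds, and Lemma 8 gives $K_w^h=K_s$.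

**Step 5: $K$ is not PAC.** The class $\xi$ is represented by a torsor under $E$. It becomes isomorphic to $E$ over $K_s$, so it is a smooth projective geometrically integral curve, and it has a point over $K$ if and only if $\xi_K=0$. As $\xi_K\ne0$, it has no $K$-point, and $K$ is not PAC. $\square$

## 12. Which characteristics and transcendence degrees occur

*Proof of Corollary 3.* **Step 1: $(p,0)$ is impossible.** An infinite field $K$ of characteristic $p$ and transcendence degree $0$ is an infinite algebraic extension of $\mathbb F_p$. Such a field is PAC (Fried–Jarden, *Field Arithmetic*, Cor. 11.2.4): an absolutely irreducible variety over $K$ is defined over a finite subfield, $K$ contains arbitrarily large finite extensions of this subfield, and by the Lang–Weil estimates the variety has points over all sufficiently large ones.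

**Step 2: all other pairs occur.** In each case we give $\ell$, $K_0$ and a genus-$1$ curve $X$ with $X(K_0)=\varnothing$ and a point in a separable extension of degree $\ell$. With $E=\operatorname{Pic}^0_X$, Lemma 4 gives a class $0\ne\xi\in H^1(K_0,E)[\ell]$. Apply Theorem 2. By Lemma 4 again, $X(K)=\varnothing$. The field $K$ is infinite and has transcendence degree $r$, because $K/K_0$ is algebraic.

*Characteristic $0$, $r\ge0$.* Let $\ell=3$, $K_0=\mathbb Q(\zeta_3)(t_1,\dots,t_r)$, $X:x^3+2y^3+4z^3=0$. The Gauss extension of the $2$-adic valuation is a discrete valuation of $K_0$ with $v(2)=1$, so the three terms have values in different classes mod $3$ and $X(K_0)=\varnothing$ as in Section 5. $X$ has the point $(-\sqrt[3]2:1:0)$ over $K_0(\sqrt[3]2)$, of degree $3$ since $v(2)=1$. $K$ is not formally real since $\zeta_3\in K$.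

*Characteristic $p\ne3$, $r\ge1$.* Let $\ell=3$, $K_0=\mathbb F_p(\zeta_3)(t_1,\dots,t_r)$, $X:x^3+t_1y^3+t_1^2z^3=0$, which is smooth since $p\ne3$. The same argument applies with the $t_1$-adic valuation. $X$ has the point $(-\sqrt[3]{t_1}:1:0)$ over $K_0(\sqrt[3]{t_1})$.

*Characteristic $3$, $r\ge1$.* Let $\ell=2$, $K_0=\mathbb F_3(t_1,\dots,t_r)$, $t=t_1$, and $X$ the smooth projective model of $y^2=tx^4+t^3$. The derivative $4tx^3=tx^3$ of the quartic vanishes only at $x=0$, where the quartic is $t^3\ne0$. So the quartic is separable and $X$ has genus $1$. For $x\in K_0^\times$ the terms $tx^4$ and $t^3$ have $t$-adic values $1+4v(x)$ and $3$. They differ, since $1+4v(x)=3$ has no integer solution, so $tx^4+t^3$ has value $\min(1+4v(x),3)$, which is odd. For $x=0$ the value is $3$. So $tx^4+t^3$ is never a square in $K_0$, and there is no affine $K_0$-point. At infinity put $x=1/z$ and $y=s/z^2$; the equation becomes $s^2=t+t^3z^4$, and the points with $z=0$ have $s^2=t$. They are not $K_0$-rational, because $t$ is not a square. So $X(K_0)=\varnothing$, while $(0,t\sqrt t)$ is a point over $K_0(\sqrt t)$, which is separable of degree $2$.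

Fields of positive characteristic are not formally real, so in the last two cases nothing more is needed. $\blacksquare$
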